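# Gluing two matrix flows along a Lie algebra splitting: torsion and curvature in one irreducible integrable system

## 1. One matrix flow with two potentials

Let $Q=Q(x,t)$ be a square matrix function, and let a prime denote $\partial_x$. Everything below turns on three expressions:
$$q=Q'''-3[Q,Q'']-6QQ'Q,\qquad f=Q''-2[Q,Q']-2Q^3,\qquad F=2Q''-2[Q,Q']-4Q^3. \tag{1}$$
They satisfy two identities,
$$q=f'+[f,Q],\qquad 2q=F'+[F,2Q]. \tag{2}$$
We check both with $[Q,Q']'=[Q,Q'']$ and $[Q,[Q,Q']]=Q^2Q'-2QQ'Q+Q'Q^2$. First,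
$$f'+[f,Q]=Q'''-2[Q,Q'']-2(Q'Q^2+QQ'Q+Q^2Q')-[Q,Q'']+2(Q^2Q'-2QQ'Q+Q'Q^2),$$
which is $Q'''-3[Q,Q'']-6QQ'Q$. Second, $F'+[F,2Q]$ equals
$$2Q'''-2[Q,Q'']-4(Q'Q^2+QQ'Q+Q^2Q')-4[Q,Q'']+4(Q^2Q'-2QQ'Q+Q'Q^2)=2q .$$

These identities are compatibility conditions. If $g_x=Qg$ and $g_t=fg$, then $(g_x)_t=(Q_t+Qf)g$ and $(g_t)_x=(f'+fQ)g$, so the two equations agree exactly when $Q_t=f'+[f,Q]=q$. In the same way $g_x=2Qg$, $g_t=Fg$ is compatible exactly when $2Q_t=F'+[F,2Q]=2q$. So the single flow $Q_t=q$ has two potentials: $f$ goes with $Q$, and $F$ goes with $2Q$.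

Each potential gives a third-order equation for $g$ alone. In the first case put $Q=g_xg^{-1}$. Then $g_{xx}g^{-1}=Q'+Q^2$ and $g_{xxx}g^{-1}=Q''+2Q'Q+QQ'+Q^3$, so $f=g_{xxx}g^{-1}-3Q(Q'+Q^2)$, that is,
$$g_t=g_{xxx}-3\,g_xg^{-1}g_{xx}. \tag{3}$$
In the second case put $\Pi=2Q=g_xg^{-1}$. Then $F=\Pi''-\tfrac12[\Pi,\Pi']-\tfrac12\Pi^3=g_{xxx}g^{-1}-\tfrac32(\Pi'\Pi+\Pi\Pi')-\tfrac32\Pi^3$. Since $\Pi'\Pi+\Pi\Pi'=(g_{xx}g^{-1}g_x+g_xg^{-1}g_{xx})g^{-1}-2\Pi^3$,
$$g_t=g_{xxx}-\tfrac32\big(g_{xx}g^{-1}g_x+g_xg^{-1}g_{xx}\big)+\tfrac32\,g_xg^{-1}g_xg^{-1}g_x. \tag{4}$$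

The construction of this lecture glues the two. Suppose $g$ takes values in a matrix group with Lie algebra $\mathfrak g$, and suppose $\mathfrak g=\mathfrak k_1\oplus\mathfrak k_2$ as a vector space, where $\mathfrak k_1,\mathfrak k_2$ are Lie subalgebras with projections $P_1,P_2$. Ask that $g$ follow the first linear problem modulo $\mathfrak k_1$ and the second modulo $\mathfrak k_2$, with the same $Q=gAg^{-1}$:
$$\begin{aligned} g^{-1}g_x-A&\in\mathfrak k_1, & g^{-1}g_t-g^{-1}fg&\in\mathfrak k_1,\\ g^{-1}g_x-2A&\in\mathfrak k_2, & g^{-1}g_t-g^{-1}Fg&\in\mathfrak k_2.\end{aligned} \tag{5}$$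
Write $\omega=g^{-1}g_x$ and $X_i=P_iX$. The left column says $P_2A=\omega_2$ and $2P_1A=\omega_1$; the right column fixes both projections of $g^{-1}g_t$. So (5) amounts to
$$A=\tfrac12\omega_1+\omega_2,\qquad Q=gAg^{-1},\qquad g^{-1}g_t=P_1(g^{-1}Fg)+P_2(g^{-1}fg), \tag{6}$$
and (6) is an evolution equation for $g$. If $\mathfrak k_1=0$ it is (3); if $\mathfrak k_2=0$ it is (4).

What is this for? A third-order system of this kind carries an affine connection. For (3) the connection has torsion but no curvature, and for (4) it has curvature but no torsion. A conjecture says that for irreducible integrable systems one of the two tensors must vanish. The glued system (6) will have both.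

## 2. The affine connection of a third-order system

We consider systems
$$u^i_t = u^i_{xxx} + a^i_{jk}(\mathbf u)\,u^j_x u^k_{xx} + b^i_{jkm}(\mathbf u)\,u^j_x u^k_x u^m_x, \qquad i=1,\dots,N, \tag{7}$$
with summation over repeated indices. Everything is local and analytic over $\mathbb C$.

**Definition (connection, torsion, curvature).** Put $\Gamma^i_{jk}=\frac13a^i_{jk}$, where $j$ belongs to $u_x$ and $k$ to $u_{xx}$. Put
$$T^i_{jk}=\Gamma^i_{jk}-\Gamma^i_{kj},\qquad R^i_{jkl}=\partial_k\Gamma^i_{lj}-\partial_l\Gamma^i_{kj}+\Gamma^i_{km}\Gamma^m_{lj}-\Gamma^i_{lm}\Gamma^m_{kj}.$$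

The functions $\Gamma^i_{jk}$ are Christoffel symbols, for the following reason. Let $\mathbf v=\varphi(\mathbf u)$ be a point change of variables and denote derivatives of $\varphi$ by lower indices. Then $v^\alpha_{xxx}=\varphi^\alpha_iu^i_{xxx}+3\varphi^\alpha_{jk}u^j_xu^k_{xx}+(\text{cubic in }u_x)$ and $v^\alpha_t=\varphi^\alpha_iu^i_t$, so
$$v^\alpha_t=v^\alpha_{xxx}+(\varphi^\alpha_ia^i_{jk}-3\varphi^\alpha_{jk})u^j_xu^k_{xx}+(\text{cubic in } u_x).$$
Since $u_{xx}$ and $v_{xx}$ differ by the Jacobian and terms quadratic in $u_x$, the new system is again of the form (7), with $\tilde\Gamma^\alpha_{\beta\gamma}\varphi^\beta_j\varphi^\gamma_k=\varphi^\alpha_i\Gamma^i_{jk}-\varphi^\alpha_{jk}$. This is the transformation law of an affine connection, in general not symmetric. With $\nabla_kV^i=\partial_kV^i+\Gamma^i_{kj}V^j$ we have $T(\partial_j,\partial_k)=T^i_{jk}\partial_i$ and $R(\partial_k,\partial_l)\partial_j=R^i_{jkl}\partial_i$.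

**Example 1 ($N=1$).** $T^1_{11}=\Gamma^1_{11}-\Gamma^1_{11}=0$.

**Example 2 (equation (3)).** The unknowns are the entries of an invertible $n\times n$ matrix $U$. As a bilinear map, $\Gamma_U(X,Y)=-XU^{-1}Y$. Then $T(X,Y)=-XU^{-1}Y+YU^{-1}X$, which at $U=1$ is $-[X,Y]$, nonzero for $n\ge2$. For a constant matrix $B$ the vector field $U\mapsto UB$ satisfies $\nabla_X(UB)=XB-XU^{-1}UB=0$. These parallel fields span every tangent space, so $R=0$.

**Example 3 (equation (4)).** Here $\Gamma_U(X,Y)=-\frac12(XU^{-1}Y+YU^{-1}X)$ is symmetric, so $T=0$. At $U=1$ the derivative of $\Gamma_U(Y,Z)$ along $X$ is $\frac12(YXZ+ZXY)$, and $\Gamma(X,\Gamma(Y,Z))=\frac14(XYZ+XZY+YZX+ZYX)$. Therefore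
$$\begin{aligned}R(X,Y)Z&=\tfrac12(YXZ+ZXY-XYZ-ZYX)+\tfrac14(XYZ+ZYX-YXZ-ZXY)\\&=-\tfrac14[[X,Y],Z].\end{aligned}$$
This is nonzero for $n\ge2$: take $X=Z=E_{12}$, $Y=E_{21}$.

**Definition (higher symmetry, integrability).** An evolutionary flow $\mathbf u_\tau=\mathbf S(\mathbf u,\mathbf u_x,\dots)$ defines a derivation $\delta$ of differential functions by $\delta\mathbf u=\mathbf S$, $\delta D=D\delta$, where $D$ is the total $x$-derivative. Two flows are symmetries of each other if their derivations commute. A system (7) is integrable if it has infinitely many higher symmetries.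

For instance, $u_\tau=u_{xxxxx}$ is a symmetry of $u_t=u_{xxx}$.

**Definition (irreducibility).** A system (7) is reducible if some point change of variables brings it to a form in which the unknowns split as $\mathbf v=(\mathbf v',\mathbf v'')$, both parts nonempty, and the equations for $\mathbf v'$ form a closed subsystem not involving $\mathbf v''$. Otherwise it is irreducible.

So uncoupled direct sums and block-triangular systems such as $v_t=v_{xxx}$, $w_t=w_{xxx}+v_xw_{xx}$ are excluded.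

There are many integrable systems (7) with $T=0$, and for all known examples of integrable systems (7) with $T\ne0$ one has $R=0$; equation (3) is such an example.

**Conjecture 7.7.19.** For the affine connected space corresponding to any irreducible integrable system (7), either the torsion tensor or the curvature tensor is equal to zero.

The conjecture is false. By Example 1 it holds trivially for $N=1$. It already fails for $N=2$, which is thus the smallest number of components of a counterexample.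

**Theorem 1.** Put $s=p-r\neq0$ and $a=\dfrac{2p_x-r_x}{2(p-r)}$. The system
$$p_t=p_{xxx}-3a\,p_{xx},\qquad r_t=r_{xxx}-3(a\,r_x)_x, \tag{8}$$
that is,
$$\begin{aligned}p_t&=p_{xxx}-\tfrac{3}{2s}(2p_x-r_x)p_{xx},\\ r_t&=r_{xxx}-\tfrac3s(p_xr_{xx}+r_xp_{xx}-r_xr_{xx})+\tfrac{3}{2s^2}r_x(2p_x-r_x)(p_x-r_x),\end{aligned}$$
is of the form (7) with $N=2$. It is irreducible, has commuting higher symmetries of every odd order $5,7,9,\dots$, and $T\ne0$, $R\neq0$ at every point. The theorem holds verbatim over $\mathbb R$.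

**Theorem 2.** Let $\mathcal A\subset\mathrm{Mat}_n(\mathbb C)$ be an associative subalgebra. Let $\mathfrak g=\mathcal A$ with the commutator, or $\mathfrak g=\{X\in\mathcal A:X^\sigma=-X\}$ for a linear anti-involution $\sigma$ of $\mathcal A$. Let $\mathfrak g=\mathfrak k_1\oplus\mathfrak k_2$ as a vector space, with $\mathfrak k_i$ Lie subalgebras and projections $P_1,P_2$. Then there is an explicit integrable system (7) with $N=\dim\mathfrak g$ on the local group $G$ of $\mathfrak g$, which in a suitable frame has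
$$T(X,Y)=-P_2[X,Y],\qquad R(X,Y)Z=-[P_1[X,Y],Z]. \tag{9}$$
If $\mathfrak g$ is simple, i.e. $\mathfrak g=\mathfrak{so}_m$ ($m=3$ or $m\ge5$) or $\mathfrak{sp}_{2m}$ ($m\ge1$), this system is irreducible for every decomposition. Moreover $T=0$ if and only if $\mathfrak k_2=0$, and $R=0$ if and only if $\mathfrak k_1=0$.

So for simple $\mathfrak g$ every decomposition into two nonzero subalgebras gives a counterexample, for example a Borel subalgebra $\mathfrak k_1=\mathfrak b_+$ and the opposite nilpotent subalgebra $\mathfrak k_2=\mathfrak n_-$. Hence irreducible counterexamples with simple underlying algebra exist for every $N=\dim\mathfrak{so}_m$ ($m=3$ or $m\ge5$) and $N=\dim\mathfrak{sp}_{2m}$ ($m\ge1$), and $N$ can be arbitrarily large.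

## 3. Direct sums, and what a splitting forces on torsion and curvature

Examples 2 and 3 suggest an easy attack. Take one copy of (3) and one copy of (4), in independent matrices of size $n\ge2$. The union is a system (7) with $T\ne0$ and $R\ne0$. Its symmetries are pairs of symmetries of the two parts, and both parts are integrable (they are the cases $\mathfrak k_1=0$ and $\mathfrak k_2=0$ of Proposition 7 below, with $\mathfrak g=\mathrm{Mat}_n$). The attack stops at the word irreducible: the union is a direct sum. Hence the two mechanisms must act on the same unknowns, as in (6), and we need a way to prove that no hidden change of variables separates them. The invariant objects at hand are $T$ and $R$, so we ask what a splitting does to them.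

**Lemma 1.** If (7) is reducible on an open set, then at each of its points there is a subspace $D$ of the tangent space $V$ with $0\neq D\ne V$ and
$$T(D,V)\subset D,\qquad R(D,V)V\subset D,\qquad R(V,V)D\subset D. \tag{10}$$

*Proof.* In the variables $(\mathbf v',\mathbf v'')$ the system again has the form (7), with $\Gamma$ transformed as a connection. Let $\alpha$ be a primed index. The equation for $v^\alpha$ does not involve $\mathbf v''$ or its derivatives, and the monomials $v^j_xv^k_{xx}$ are independent. So $\Gamma^\alpha_{jk}=0$ unless $j,k$ are both primed, and in that case $\Gamma^\alpha_{jk}$ depends on $\mathbf v'$ only.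

Hence $T^\alpha_{jk}=0$ if $j$ or $k$ is doubly primed. In
$$R^\alpha_{jkl}=\partial_k\Gamma^\alpha_{lj}-\partial_l\Gamma^\alpha_{kj}+\Gamma^\alpha_{km}\Gamma^m_{lj}-\Gamma^\alpha_{lm}\Gamma^m_{kj}$$
only primed $m$ contribute, because $\Gamma^\alpha_{km}=\Gamma^\alpha_{lm}=0$ otherwise. If $j$ is doubly primed, then $\Gamma^\alpha_{lj},\Gamma^\alpha_{kj}$ and, for primed $m$, $\Gamma^m_{lj},\Gamma^m_{kj}$ vanish. If $k$ is doubly primed, then $\partial_k\Gamma^\alpha_{lj}=0$, since $\Gamma^\alpha_{lj}$ does not depend on $\mathbf v''$, and $\Gamma^\alpha_{kj}$, $\Gamma^\alpha_{km}$ and $\Gamma^m_{kj}$ ($m$ primed) vanish. The case of $l$ is the same. So $R^\alpha_{jkl}=0$ as soon as one of $j,k,l$ is doubly primed. The space $D=\mathrm{span}(\partial_{\mathbf v''})$ satisfies (10). $\square$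

## 4. Torsion, curvature and irreducibility of the two-component system

This section proves everything in Theorem 1 except integrability, directly from the formulas.

**Step 1: Christoffel symbols and torsion.** The expanded form of (8) follows from $a_x=\frac{2p_{xx}-r_{xx}}{2s}-\frac{(2p_x-r_x)(p_x-r_x)}{2s^2}$. Reading off coefficients, the nonzero symbols are
$$\Gamma^p_{pp}=-\tfrac1s,\quad \Gamma^p_{rp}=\tfrac1{2s},\quad \Gamma^r_{pr}=\Gamma^r_{rp}=-\tfrac1s,\quad \Gamma^r_{rr}=\tfrac1s .$$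
Hence $T^p_{rp}=\frac1{2s}$ and $T^r_{rp}=0$, so $T(\partial_r,\partial_p)=\frac1{2s}\partial_p\ne0$.

**Step 2: curvature.** Use $\partial_ps=1$, $\partial_rs=-1$ and $\Gamma^p_{pr}=\Gamma^p_{rr}=\Gamma^r_{pp}=0$.

* $R^p_{ppr}=\partial_p\Gamma^p_{rp}-\partial_r\Gamma^p_{pp}+\Gamma^p_{pp}\Gamma^p_{rp}-\Gamma^p_{rp}\Gamma^p_{pp}=-\frac1{2s^2}+\frac1{s^2}=\frac1{2s^2}$.
* $R^r_{ppr}=\partial_p\Gamma^r_{rp}+\Gamma^r_{pr}\Gamma^r_{rp}-\Gamma^r_{rp}\Gamma^p_{pp}=\frac1{s^2}+\frac1{s^2}-\frac1{s^2}=\frac1{s^2}$.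
* $R^p_{rpr}=0$, because every term contains $\Gamma^p_{pr}$ or $\Gamma^p_{rr}$.
* $R^r_{rpr}=\partial_p\Gamma^r_{rr}-\partial_r\Gamma^r_{pr}+\Gamma^r_{pr}\Gamma^r_{rr}-\Gamma^r_{rr}\Gamma^r_{pr}=-\frac1{s^2}+\frac1{s^2}=0$.

So
$$R(\partial_p,\partial_r)\partial_p=\tfrac1{2s^2}(\partial_p+2\partial_r)\neq0,\qquad R(\partial_p,\partial_r)\partial_r=0. \tag{11}$$

**Step 3: irreducibility.** A subspace $D$ as in Lemma 1 is a line here. Since $\dim V=2$ and $T$ is antisymmetric and nonzero, $T(D,V)=\langle\partial_p\rangle$. So $T(D,V)\subset D$ forces $D=\langle\partial_p\rangle$. But $R(\partial_p,\partial_r)\partial_p\notin\langle\partial_p\rangle$ by (11), contradicting $R(V,V)D\subset D$. Hence (8) is irreducible, on every open set.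

It remains to produce infinitely many symmetries. For this we show that (8) is the glued system (6) for a two-dimensional $\mathfrak g$, and that (6) belongs to an infinite commuting family.

## 5. The square root of $(\partial-2Q)\partial$

To get symmetries we need infinitely many triples $(q_k,f_k,F_k)$ that satisfy the analogue of (2) and commute. They come from the operator $L=(\partial-2Q)\partial$: its last factor $\partial$ will give $f_k$, and its first factor $\partial-2Q$ will give $F_k$.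

**Definition (free differential algebra).** Let $\mathcal F=\mathbb C\langle Q_0,Q_1,\dots\rangle$ be the free unital associative algebra with the derivation $\partial Q_i=Q_{i+1}$. Write $Q=Q_0$, $'=\partial$, and let $\mathcal F_+$ be the ideal of elements without constant term. Degree means degree in the $Q_i$. The weight is given by $\mathrm{wt}\,Q_i=i+1$ and $\mathrm{wt}\,\partial=1$.

For example, $QQ''$ has degree 2 and weight 4, and $f,F$ in (1) have weight 3.

**Lemma 2.** If $Z\in\mathcal F_+$ and $Z'+[Z,cQ]=0$ with $c\in\mathbb C$, then $Z=0$.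

*Proof.* Suppose $Z\neq0$ and let $Z_d$, $d\ge1$, be its part of lowest degree. Since $[Z,cQ]$ has degree at least $d+1$, the degree $d$ part of the equation is $Z_d'=0$. Let $m$ be maximal such that $Q_m$ occurs in $Z_d$. The terms of $Z_d'$ containing $Q_{m+1}$ arise by replacing one $Q_m$ by $Q_{m+1}$, so their sum is $0$. Substitute $Q_{m+1}\mapsto Q_m$ in that sum. The result is $Z_d$ with each monomial multiplied by its number of letters $Q_m$. As it is zero, no monomial of $Z_d$ contains $Q_m$, a contradiction. $\square$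

**Definition (pseudodifferential operators).** $\Psi=\mathcal F((\partial^{-1}))$ consists of the formal series $\sum_{j\le m}a_j\partial^j$, $a_j\in\mathcal F$, multiplied by the rule $\partial^ib=\sum_{n\ge0}\binom in b^{(n)}\partial^{i-n}$ for all $i\in\mathbb Z$.

For example, $\partial^{-1}Q=Q\partial^{-1}-Q'\partial^{-2}+\cdots$.

Let
$$L=\partial^2-2Q\partial=(\partial-2Q)\partial,\qquad \Lambda=L^{1/2}=\partial+l_0+l_1\partial^{-1}+\cdots,\qquad M_k=\Lambda^k\ (k\text{ odd}).$$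
The root exists and is unique, because the coefficient of $\partial^{1-j}$ in $\Lambda^2$ is $2l_j$ plus an expression in $l_0,\dots,l_{j-1}$. The same holds for any monic second-order operator, and a root with leading term $-\partial$ is minus the root with leading term $\partial$, hence also unique. As $L$ is homogeneous of weight 2, induction shows that $\Lambda$ is homogeneous of weight 1 and $M_k$ of weight $k$. All $M_k$ commute with each other and with $L=\Lambda^2$.

For $X\in\Psi$ let $X_{\ge1}$ and $X_{\le0}$ be the parts with powers $\partial^j$, $j\ge1$, and $j\le0$. Operators of the first kind are exactly the $C\partial$ with $C$ a differential operator, and both kinds are closed under multiplication. Put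
$$B_k=(M_k)_{\ge1}=C_k\partial,\quad N_k=(M_k)_{\le0},\quad f_k=-(\text{coefficient of }\partial^0\text{ in }M_k).$$
A differential operator can be divided on the right by the monic operator $\partial-2Q$: subtracting $p\,\partial^{m-1}(\partial-2Q)$ kills a leading term $p\,\partial^m$, and the remainder in $\mathcal F$ is unique because $S(\partial-2Q)$ has order at least 1 when $S\ne0$. Let $F_k\in\mathcal F$ be defined by
$$\partial C_k=S_k(\partial-2Q)+F_k .$$
Setting all $Q_i=0$ turns $L$ into $\partial^2$, $M_k$ into $\partial^k$ and $C_k$ into $\partial^{k-1}$. So $f_k$ and $F_k$ become $0$, that is, $f_k,F_k\in\mathcal F_+$. Both have weight $k$.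

**Lemma 3.** $[B_k,L]=-2q_k\partial$ with
$$q_k=f_k'+[f_k,Q],\qquad 2q_k=F_k'+[F_k,2Q]. \tag{12}$$

*Proof.* Drop the index $k$. Both $BL$ and $LB=LC\partial$ are differential operators divisible by $\partial$ on the right, so $[B,L]$ is. Since $[M,L]=0$, also $[B,L]=-[N,L]$. With $N=-f+O(\partial^{-1})$,
$$[-f,\partial^2]=2f'\partial+f'',\qquad [-f,-2Q\partial]=2[f,Q]\partial-2Qf',$$
and the tail $O(\partial^{-1})$ of $N$ contributes only order $\le0$ to $[N,L]$. So $[N,L]$ has order $\le1$ and $\partial^1$-coefficient $2f'+2[f,Q]$. Being divisible by $\partial$, the operator $[B,L]$ equals $-2q\partial$ with $q=f'+[f,Q]$.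

Now $[B,L]=C\partial(\partial-2Q)\partial-(\partial-2Q)\partial C\partial=-2q\partial$. Cancel $\partial$ on the right:
$$-2q=C\partial(\partial-2Q)-(\partial-2Q)\,\partial C .$$
Insert $\partial C=S(\partial-2Q)+F$ and $(\partial-2Q)F=F\partial+F'-2QF=F(\partial-2Q)+F'+[F,2Q]$:
$$-2q=\{C\partial-(\partial-2Q)S-F\}(\partial-2Q)-(F'+[F,2Q]).$$
The remainder on right division by $\partial-2Q$ is unique, and it is $-2q$ on the left side. So $2q=F'+[F,2Q]$. $\square$

Let $\partial_k$ be the derivation of $\mathcal F$ that commutes with $\partial$ and has $\partial_kQ=q_k$. It acts on $\Psi$ coefficientwise as a derivation, and $\partial_kL=-2q_k\partial=[B_k,L]$.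

**Lemma 4.** $[\partial_k,\partial_l]=0$, and
$$\partial_kf_l-\partial_lf_k=[f_k,f_l],\qquad \partial_kF_l-\partial_lF_k=[F_k,F_l]. \tag{13}$$

*Proof.* **Step 1: the flows act on $M_l$ by commutators.** Let $X=\partial_k\Lambda-[B_k,\Lambda]$. Then $X\Lambda+\Lambda X=\partial_kL-[B_k,L]=0$. If $X$ had leading term $x\,\partial^m$, the leading term of $X\Lambda+\Lambda X$ would be $2x\,\partial^{m+1}$; so $X=0$. Hence $\partial_kM_l=[B_k,M_l]$.

**Step 2: the $\partial_k$ commute.** From $[M_k,M_l]=0$ and $M=B+N$ we get $[B_k,N_l]+[N_k,B_l]=-[B_k,B_l]-[N_k,N_l]$. Therefore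
$$\partial_kM_l-\partial_lM_k=[B_k,M_l]-[B_l,M_k]=2[B_k,B_l]+[B_k,N_l]+[N_k,B_l]=[B_k,B_l]-[N_k,N_l].$$
The $\ge1$ part reads $\partial_kB_l-\partial_lB_k=[B_k,B_l]$. Consequently
$$[\partial_k,\partial_l]L=[\partial_kB_l-\partial_lB_k,L]+[B_l,[B_k,L]]-[B_k,[B_l,L]]=0$$
by the Jacobi identity. So $[\partial_k,\partial_l]Q=0$, and since both derivations commute with $\partial$, $[\partial_k,\partial_l]=0$.

**Step 3: zero curvature for the potentials.** Consider on $\mathcal F$ the operators $\partial-Q$ and $\partial_k-f_k$, derivation minus left multiplication. The commutator $[\partial_k-f_k,\partial-Q]$ is left multiplication by $-q_k+f_k'+[f_k,Q]=0$. The commutator $[\partial_k-f_k,\partial_l-f_l]$ is left multiplication by $-Z$ with $Z=\partial_kf_l-\partial_lf_k-[f_k,f_l]$. Here Step 2 is used, and $Z\in\mathcal F_+$ because $q_k\in\mathcal F_+$. By the Jacobi identity $\partial-Q$ commutes with left multiplication by $Z$, that is, $Z'+[Z,Q]=0$. Lemma 2 gives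 $Z=0$. With $\partial-2Q$ and $\partial_k-F_k$ in place of $\partial-Q$ and $\partial_k-f_k$, the second formula of (12) and Lemma 2 with $c=2$ give the second identity. $\square$

**Lemma 5.** For odd $k$: $f_k=2^{1-k}Q_{k-1}+(\deg\ge2)$ and $F_k=2^{2-k}Q_{k-1}+(\deg\ge2)$.

*Proof.* Let $m$ be the part of $M_k=\partial^k+\cdots$ linear in the $Q_i$. The linear part of $[M_k,L]=0$ is $[\partial^2,m]=-[\partial^k,2Q\partial]$. Encode $Q_i\partial^j$ as $\zeta^i\xi^j$. Left multiplication by $\partial$ becomes multiplication by $\zeta+\xi$, and right multiplication by $\partial$ becomes multiplication by $\xi$. In $\mathbb C[\zeta]((\xi^{-1}))$ the equation reads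
$$\big((\zeta+\xi)^2-\xi^2\big)m=-2\xi\big((\xi+\zeta)^k-\xi^k\big).$$
Put $H(\xi)=((\xi+\zeta)^k-\xi^k)/\zeta$, a polynomial. Dividing by $\zeta(\zeta+2\xi)$ gives $m=-\xi H(\xi)/(\xi+\zeta/2)$. Divide with remainder: $\xi H=(\xi+\frac\zeta2)P(\xi)+\rho$, where $\rho=-\frac\zeta2H(-\frac\zeta2)$ is the value of the left side at $\xi=-\zeta/2$. At $\xi=0$ this gives $P(0)=H(-\frac\zeta2)$, and since $k$ is odd,
$$H(-\tfrac\zeta2)=\frac{(\zeta/2)^k-(-\zeta/2)^k}\zeta=2^{1-k}\zeta^{k-1}.$$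
Since $\rho/(\xi+\zeta/2)=O(\xi^{-1})$, the $\xi^0$-coefficient of $m$ is $-P(0)=-2^{1-k}\zeta^{k-1}$. So the linear part of $f_k$ is $2^{1-k}Q_{k-1}$. A linear element of weight $k$ is a multiple of $Q_{k-1}$, so the linear part of $F_k$ is $c\,Q_{k-1}$. The linear part of $2f_k'+2[f_k,Q]=F_k'+[F_k,2Q]$ gives $c=2\cdot2^{1-k}$. $\square$

**The case $k=3$.** We check that the expressions (1) are $q=4q_3$, $f=4f_3$, $F=4F_3$. Comparing coefficients of $\partial^1,\partial^0,\partial^{-1}$ in $\Lambda^2=L$: $2l_0=-2Q$, $2l_1+l_0'+l_0^2=0$, $2l_2+l_1'+l_0l_1+l_1l_0=0$, so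
$$l_0=-Q,\qquad l_1=\tfrac12(Q'-Q^2),\qquad l_2=-\tfrac12(l_1'-Ql_1-l_1Q).$$
In $M_3=\Lambda L$ the coefficient of $\partial^0$ comes from $l_1\partial^{-1}(-2Q\partial)$ and $l_2\partial^{-2}\partial^2$. It is $l_2-2l_1Q=-\frac12l_1'+\frac12Ql_1-\frac32l_1Q$. Hence
$$4f_3=2l_1'-2Ql_1+6l_1Q=(Q''-Q'Q-QQ')-Q(Q'-Q^2)+3(Q'-Q^2)Q=Q''-2[Q,Q']-2Q^3=f .$$
By (12) and (2), $4q_3=f'+[f,Q]=q$. Finally $Y=4F_3-F\in\mathcal F_+$ satisfies $Y'+[Y,2Q]=2q-2q=0$ by (12) and (2), so $Y=0$ by Lemma 2.

The next lemma ensures that the potentials stay inside Lie algebras such as $\mathfrak{so}_m$ and $\mathfrak{sp}_{2m}$.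

**Lemma 6.** Let $\sigma$ be the anti-automorphism of $\mathcal F$ with $Q_i^\sigma=-Q_i$. For odd $k$, $f_k^\sigma=-f_k$ and $F_k^\sigma=-F_k$.

*Proof.* Note that $\sigma$ commutes with $\partial$. Define $\dagger$ on $\Psi$ by $(a\partial^j)^\dagger=(-\partial)^ja^\sigma$. It is an anti-automorphism. Indeed $((a\partial^i)(b\partial^j))^\dagger=\sum_n\binom in(-\partial)^{i+j-n}(b^\sigma)^{(n)}a^\sigma$. This equals $(-\partial)^jb^\sigma(-\partial)^ia^\sigma=(b\partial^j)^\dagger(a\partial^i)^\dagger$ because $b\,\partial^i=\sum_n(-1)^n\binom in\partial^{i-n}b^{(n)}$. The last formula is the binomial expansion of the $i$-th power of right multiplication by $\partial$, which is left multiplication by $\partial$ minus the commuting operator $\mathrm{ad}\,\partial$.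

Now $L^\dagger=\partial^2-2\partial Q=\partial(\partial-2Q)=\partial L\partial^{-1}$. Both $\Lambda^\dagger$ and $-\partial\Lambda\partial^{-1}$ are square roots of this operator with leading term $-\partial$, so they coincide. As $k$ is odd, $M_k^\dagger=-\partial M_k\partial^{-1}$, that is, $M_k^\dagger\partial=-\partial M_k$. Drop the index and insert $M=C\partial-f+O(\partial^{-1})$. Modulo order $\le0$,
$$-\partial C^\dagger\partial-f^\sigma\partial\equiv-\partial C\partial+f\partial,\qquad\text{so}\qquad \partial(C-C^\dagger)\partial\equiv(f+f^\sigma)\partial .$$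
If the differential operator $C-C^\dagger$ were nonzero, the left side would have order $\ge2$. So $C=C^\dagger$ and $f^\sigma=-f$.

Since $[f,Q]^\sigma=[Q^\sigma,f^\sigma]=[Q,f]$, the first formula in (12) gives $q^\sigma=-q$. Applying $\sigma$ to $2q=F'+[F,2Q]$ gives $-2q=(F^\sigma)'+[F^\sigma,2Q]$. Adding, $Y=F+F^\sigma\in\mathcal F_+$ satisfies $Y'+[Y,2Q]=0$, so $Y=0$ by Lemma 2. $\square$

## 6. The glued flows commute

Let $\mathfrak g=\mathfrak k_1\oplus\mathfrak k_2$ be as in Theorem 2, and let $G$ be a (local) matrix group with Lie algebra $\mathfrak g$. For $g=g(x)\in G$ put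
$$\omega=g^{-1}g_x,\qquad A=\mathsf L\omega:=\tfrac12\omega_1+\omega_2,\qquad Q=gAg^{-1},$$
so that $\omega=2A_1+A_2$. We evaluate elements of $\mathcal F_+$ at this $Q$ by $Q_i\mapsto D^iQ$. Conjugation by $g$ preserves $\mathfrak g$, so all $D^iQ$ lie in $\mathfrak g\subset\mathcal A$. Elements of $\mathcal F_+$ take values in $\mathcal A$; no unit in $\mathcal A$ is needed, because there is no constant term. If $\mathfrak g=\mathcal A$, then $f_k(Q),F_k(Q)\in\mathfrak g$. In the $\sigma$-case evaluation intertwines the $\sigma$ of Lemma 6 with the $\sigma$ of $\mathcal A$, since $(D^iQ)^\sigma=-D^iQ$. By Lemma 6, again $f_k(Q),F_k(Q)\in\mathfrak g$. Define evolutionary flows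
$$g^{-1}g_{t_k}=\eta_k:=P_1\big(g^{-1}F_kg\big)+P_2\big(g^{-1}f_kg\big),\qquad k=3,5,7,\dots \tag{14}$$
and let $\delta_k$ be the corresponding derivation. It commutes with $D$, and $\delta_kg=g\eta_k$.

**Proposition 7.** (i) $\delta_kQ=q_k(Q)$. (ii) $[\delta_k,\delta_l]=0$. (iii) In local coordinates $u$ on $G$, $u_{t_k}=2^{1-k}u^{(k)}+(\text{lower order derivatives})$. The flow $\partial_t=4\partial_{t_3}$ has the form (7). Thus it is integrable, with symmetries of all odd orders $\ge5$.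

*Proof.* Put $c_k=g^{-1}f_kg$ and $a_k=g^{-1}F_kg$. By construction
$$\omega=A+\kappa,\quad \eta_k=c_k+\mu_k\quad\text{with }\kappa=\tfrac12\omega_1,\ \mu_k=P_1(a_k-c_k)\in\mathfrak k_1, \tag{15}$$
$$\omega=2A+\kappa',\quad \eta_k=a_k+\mu_k'\quad\text{with }\kappa'=-\omega_2,\ \mu_k'=P_2(c_k-a_k)\in\mathfrak k_2. \tag{16}$$
The plan for (i) and (ii) is the same. Compute an error term once with (15), which places it in $\mathfrak k_1$, and once with (16), which places it in $\mathfrak k_2$; then use $\mathfrak k_1\cap\mathfrak k_2=0$.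

**Step 1: proof of (i).** Drop $k$. Since $Q=gAg^{-1}$, $Y:=g^{-1}(\delta Q)g=\delta A+[\eta,A]$. Since $f=gcg^{-1}$, $g^{-1}(Df)g=Dc+[\omega,c]$. So (12) and (15) give
$$y:=g^{-1}q\,g=Dc+[\omega,c]+[c,A]=Dc+[\kappa,c].$$
Next, $\delta\omega=\delta(g^{-1}g_x)=-\eta\omega+g^{-1}D(g\eta)=D\eta+[\omega,\eta]$. Hence
$$\delta A=\delta\omega-\delta\kappa=Dc+D\mu-\delta\kappa+[A+\kappa,c+\mu].$$
Adding $[\eta,A]=[c+\mu,A]$,
$$Y=Dc+[\kappa,c]+\big(D\mu-\delta\kappa+[\kappa,\mu]\big)\in y+\mathfrak k_1,$$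
because $\mathfrak k_1$ is a subalgebra. Now use (16). The second formula of (12) gives $2y=Da+[\omega,a]+[a,2A]=Da+[\kappa',a]$. Moreover $2Y=\delta(2A)+[\eta,2A]$ with $2A=\omega-\kappa'$, so in the same way
$$2Y=Da+[\kappa',a]+\big(D\mu'-\delta\kappa'+[\kappa',\mu']\big)\in2y+\mathfrak k_2 .$$
So $Y-y\in\mathfrak k_1\cap\mathfrak k_2=0$.

**Step 2: proof of (ii).** We have $[\delta_k,\delta_l]g=\delta_k(g\eta_l)-\delta_l(g\eta_k)=g\zeta$ with $\zeta=\delta_k\eta_l-\delta_l\eta_k+[\eta_k,\eta_l]$. By (i) and $\delta_kD=D\delta_k$, $\delta_k(f_l(Q))=(\partial_kf_l)(Q)$. On the other hand $f_l=gc_lg^{-1}$, so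
$$g^{-1}(\delta_kf_l)g=\delta_kc_l+[\eta_k,c_l]=\delta_kc_l+[c_k,c_l]+[\mu_k,c_l].$$
Conjugating the first identity of (13) by $g$ we obtain
$$\delta_kc_l-\delta_lc_k+[c_k,c_l]+[\mu_k,c_l]+[c_k,\mu_l]=0 .$$
Insert $\eta=c+\mu$ into $\zeta$. All terms containing a $c$ form the left side just written, so
$$\zeta=\delta_k\mu_l-\delta_l\mu_k+[\mu_k,\mu_l]\in\mathfrak k_1 .$$
The same computation with $a_k,\mu_k'$, (16) and the second identity of (13) gives $\zeta\in\mathfrak k_2$. So $\zeta=0$. The derivation $[\delta_k,\delta_l]$ commutes with $D$ and kills $g$, hence it is zero.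

**Step 3: proof of (iii).** Write $A=E(u)u_x$. The linear map $E$ is invertible, because $u_x\mapsto\omega$ and $\mathsf L$ are. Extend $A$ to the $t_k$-direction:
$$E(u)u_{t_k}=\mathsf L\eta_k=\tfrac12P_1a_k+P_2c_k .$$
Since $Q=gAg^{-1}$, $g^{-1}(D^jQ)g=(D+\mathrm{ad}\,\omega)^jA=E\,u^{(j+1)}+(\text{lower})$. A monomial of degree $\ge2$ and weight $k$ contains only $Q_j$ with $j\le k-2$, hence derivatives of $u$ of order $\le k-1$. By Lemma 5 the leading term of $Eu_{t_k}$ is $\frac12P_1(2^{2-k}Eu^{(k)})+P_2(2^{1-k}Eu^{(k)})=2^{1-k}Eu^{(k)}$. If $u^{(j)}$ has weight $j$ and functions of $u$ have weight $0$, the right side is homogeneous of weight $k$ and polynomial in the derivatives. For $k=3$ its only possible terms are $u_{xxx}$, $u_xu_{xx}$ and $u_xu_xu_x$ with coefficients depending on $u$. So $\partial_t=4\partial_{t_3}$ has the form (7). By (ii) the flows $t_5,t_7,\dots$ are commuting symmetries of it. $\square$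

## 7. The affine group of the line gives the two-component system

We now prove that (8) is integrable, by exhibiting it as the flow $4\partial_{t_3}$ for a two-dimensional algebra.

**Step 1: the data.** Let $e=E_{11}$, $n=E_{12}$ in $\mathrm{Mat}_2$. Then $ee=e$, $en=n$, $ne=nn=0$, so $\mathcal A=\mathfrak g=\langle e,n\rangle$ is an associative algebra. Take
$$\mathfrak k_1=\langle e\rangle,\qquad\mathfrak k_2=\langle e+n\rangle,\qquad g=\begin{pmatrix}s&p\\0&1\end{pmatrix},\quad s=p-r .$$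
Since $xe+yn=(x-y)e+y(e+n)$, the projections are $P_1(xe+yn)=(x-y)e$ and $P_2(xe+yn)=y(e+n)$. We find $\omega=\frac{s_x}se+\frac{p_x}sn$, hence
$$A=\tfrac12\Big(\tfrac{s_x}s-\tfrac{p_x}s\Big)e+\tfrac{p_x}s(e+n)=\tfrac{s_x+p_x}{2s}\,e+\tfrac{p_x}s\,n,\qquad s_x+p_x=2p_x-r_x .$$
With $geg^{-1}=e-pn$ and $gng^{-1}=sn$,
$$Q=ae+bn,\qquad a=\frac{2p_x-r_x}{2s},\qquad b=p_x-ap=\tfrac12r_x-ar .$$
The last equality holds because $p_x-\frac12r_x=as=a(p-r)$.

**Step 2: the flow in coordinates.** For $f=f_ae+f_bn$ we have $g^{-1}fg=f_ae+\frac{f_ap+f_b}sn$, and similarly for $F$. So (14) gives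
$$\eta=\Big(F_a-\tfrac{F_ap+F_b}s+\tfrac{f_ap+f_b}s\Big)e+\tfrac{f_ap+f_b}s\,n .$$
From $g_t=g\eta$ we get $s_t=s\eta_e$ and $p_t=s\eta_n$. Hence $p_t=f_ap+f_b$, and $r_t=p_t-s_t=-sF_a+F_ap+F_b$, that is,
$$p_t=f_ap+f_b,\qquad r_t=F_ar+F_b. \tag{17}$$

**Step 3: the case $k=3$ with factor 4.** Here $Q^2=aQ$, so $Q^3=a^3e+a^2bn$, and $[Q,Q']=(ab_x-ba_x)n$. Then (1) gives
$$f_a=a_{xx}-2a^3,\quad f_b=b_{xx}-2(ab_x-ba_x)-2a^2b,\quad F_a=2a_{xx}-4a^3,\quad F_b=2b_{xx}-2(ab_x-ba_x)-4a^2b .$$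
In the first equation of (17) insert $b=p_x-ap$. Then $ab_x-ba_x=ap_{xx}-a^2p_x-a_xp_x$ and $b_{xx}=p_{xxx}-a_{xx}p-2a_xp_x-ap_{xx}$, so
$$\begin{aligned}p_t&=(a_{xx}-2a^3)p+p_{xxx}-a_{xx}p-2a_xp_x-ap_{xx}-2ap_{xx}+2a^2p_x+2a_xp_x-2a^2p_x+2a^3p\\&=p_{xxx}-3ap_{xx}.\end{aligned}$$
In the second equation insert $b=\frac12r_x-ar$. Then $ab_x-ba_x=\frac12ar_{xx}-a^2r_x-\frac12a_xr_x$ and $b_{xx}=\frac12r_{xxx}-a_{xx}r-2a_xr_x-ar_{xx}$, so
$$\begin{aligned}r_t&=(2a_{xx}-4a^3)r+r_{xxx}-2a_{xx}r-4a_xr_x-2ar_{xx}-ar_{xx}+2a^2r_x+a_xr_x-2a^2r_x+4a^3r\\&=r_{xxx}-3ar_{xx}-3a_xr_x .\end{aligned}$$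
This is (8). By Proposition 7 it has commuting symmetries of orders $5,7,9,\dots$. Together with Section 4 this proves Theorem 1 and disproves Conjecture 7.7.19. All formulas used have rational coefficients and no step needs complex numbers, so the same proof works over $\mathbb R$. $\blacksquare$

**Remark 1.** By Proposition 7(i), the $e$-component of $Q_t=q$ gives $a_t=a_{xxx}-6a^2a_x$, a closed equation for $a$. There is no conflict with irreducibility: $a$ contains $p_x,r_x$, so it is not a function of $(p,r)$ and does not come from a point change of variables. Theorem 2 shows that the phenomenon does not depend on this feature.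

## 8. Torsion and curvature of the glued connection

Now $\mathfrak g$ is again as in Theorem 2, and we prove (9) for the flow $\partial_t=4\partial_{t_3}$.

**Step 1: a frame.** View $A=\mathsf L(g^{-1}dg)=E_i\,du^i$ as a $\mathfrak g$-valued 1-form on $G$. For constant $X\in\mathfrak g$ let $e_X$ be the vector field with $A(e_X)=X$. It is the left-invariant field of $\mathsf L^{-1}X=2X_1+X_2$. Left-invariant fields act by $g\mapsto gX$, so their bracket corresponds to the bracket in $\mathfrak g$, and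
$$[e_X,e_Y]=e_{[X,Y]'},\qquad [X,Y]'=\mathsf L[\mathsf L^{-1}X,\mathsf L^{-1}Y] .$$

**Step 2: the connection in terms of the quadratic terms.** Suppose $A(u_t)=A_{xx}+c(A,A_x)+(\text{cubic in }u_x)$ with $c$ bilinear. On the right, $A_{xx}=D^2(E_ku^k_x)$ contributes $(2\partial_jE_k+\partial_kE_j)u^j_xu^k_{xx}$. Comparing coefficients of $u^j_xu^k_{xx}$,
$$3E_i\Gamma^i_{jk}=2\partial_jE_k+\partial_kE_j+c(E_j,E_k).$$
Since $dA(e_X,e_Y)=e_X(Y)-e_Y(X)-A([e_X,e_Y])=-[X,Y]'$, we have $\partial_jE_k-\partial_kE_j=-[E_j,E_k]'$. So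
$$3E_i\Gamma^i_{jk}=3\partial_jE_k+[E_j,E_k]'+c(E_j,E_k).$$
For a vector field $W$ this gives $A(\nabla_jW)=E_i\partial_jW^i+E_i\Gamma^i_{jk}W^k=\partial_j(A(W))+\frac13\big([E_j,A(W)]'+c(E_j,A(W))\big)$. With $W=e_Y$ and $A(W)=Y$ constant,
$$\nabla_{e_X}e_Y=\tfrac13\,e_{[X,Y]'+c(X,Y)}. \tag{18}$$

**Step 3: the map $c$.** Put $\mathcal D=D+\mathrm{ad}\,\omega$, so that $g^{-1}(D^jQ)g=\mathcal D^jA$. By (1) and $A(u_t)=\frac12P_1(g^{-1}Fg)+P_2(g^{-1}fg)$,
$$A(u_t)=\mathcal D^2A-(P_1+2P_2)[A,\mathcal DA]-2A^3 .$$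
Modulo cubic terms, $\mathcal D^2A=A_{xx}+[\omega_x,A]+2[\omega,A_x]$ and $[A,\mathcal DA]=[A,A_x]$. With $\omega=A+A_1$ and $P_1+2P_2=1+P_2$,
$$c(X,Y)=[Y+Y_1,X]+2[X+X_1,Y]-[X,Y]-P_2[X,Y]=2[X_1,Y]-[X,Y_1]-P_2[X,Y].$$

**Step 4: the connection.** Put $K=[X_1,Y_2]+[X_2,Y_1]$. Expanding $\mathsf L[2X_1+X_2,2Y_1+Y_2]$,
$$[X,Y]'=2[X_1,Y_1]+[X_2,Y_2]+(P_1+2P_2)K,\qquad P_2[X,Y]=[X_2,Y_2]+P_2K .$$
Therefore
$$c(X,Y)+[X,Y]'=2[X_1,Y]-[X,Y_1]+2[X_1,Y_1]+K=3[X_1,Y_1]+3[X_1,Y_2]=3[X_1,Y],$$
and (18) becomes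
$$\nabla_{e_X}e_Y=e_{[X_1,Y]}. \tag{19}$$

**Step 5: the two tensors.** In the frame $e_X$,
$$T(X,Y)=[X_1,Y]+[X,Y_1]-[X,Y]'=2[X_1,Y_1]+K-[X,Y]'=-P_2K-[X_2,Y_2]=-P_2[X,Y],$$
$$R(X,Y)=\mathrm{ad}_{[X_1,Y_1]}-\mathrm{ad}_{P_1[X,Y]'}=\mathrm{ad}_{[X_1,Y_1]}-\mathrm{ad}_{2[X_1,Y_1]+P_1K}=-\mathrm{ad}_{P_1[X,Y]},$$
because $P_1[X,Y]=[X_1,Y_1]+P_1K$. This is (9). Integrability is Proposition 7, so the first part of Theorem 2 is proved.

**Example 4 (choosing the splitting for $\langle e,n\rangle$).** Here $[e,n]=n$, so $T(e,n)=-P_2n$ and $R(e,n)=-\mathrm{ad}_{P_1n}$. The first splitting that comes to mind, $\mathfrak k_1=\langle e\rangle$, $\mathfrak k_2=\langle n\rangle$, has $P_1n=0$ and $R=0$. The opposite choice $\mathfrak k_1=\langle n\rangle$, $\mathfrak k_2=\langle e\rangle$ has $P_2n=0$ and $T=0$. To keep both tensors, $n$ must lie in neither line, and $\mathfrak k_1=\langle e\rangle$, $\mathfrak k_2=\langle e+n\rangle$ is such a choice. Then $n=-e+(e+n)$, so $T(e,n)=-(e+n)$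 and $R(e,n)Z=[e,Z]$. This agrees with Section 4. From $A=\frac{2p_x-r_x}{2s}e+\frac{p_x}sn$ the frame is $e_e=-2s\,\partial_r$, $e_n=s(\partial_p+2\partial_r)$, $e_{e+n}=s\,\partial_p$. Section 4 gives $T(e_e,e_n)=-2s^2T(\partial_r,\partial_p)=-s\,\partial_p=-e_{e+n}$. Further, $R(e_e,e_n)=2s^2R(\partial_p,\partial_r)$ sends $e_n$ to $s(\partial_p+2\partial_r)=e_n$ and $e_e$ to $0$.

## 9. Simple Lie algebras: every splitting is irreducible

**Step 1: when $T$ or $R$ vanishes.** Let $\mathfrak g$ be simple. Then $[\mathfrak g,\mathfrak g]=\mathfrak g$ and the center is $0$. By (9), $T=0$ means $P_2\mathfrak g=\mathfrak k_2=0$. Also $R=0$ means that $P_1\mathfrak g=\mathfrak k_1$ is central, i.e. $\mathfrak k_1=0$. The converses are clear.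

**Step 2: which simple algebras occur.** The algebras $\mathfrak{so}_m$ and $\mathfrak{sp}_{2m}$ are the skew elements of a full matrix algebra for the adjoint with respect to a nondegenerate symmetric, respectively skew, form, and for the listed $m$ they are simple. Conversely, let $J$ be the radical (largest nilpotent ideal) of $\mathcal A$. The map $\mathfrak g\to\mathcal A/J$ has kernel $\mathfrak g\cap J$, a nilpotent Lie ideal, so for simple $\mathfrak g$ it is injective. In the $\sigma$-case $\sigma$ preserves $J$, and the image is the set of all skew elements of $\mathcal A/J$: if the class of $X$ is skew, it is the class of $\frac12(X-X^\sigma)$. By Wedderburn's theorem $\mathcal A/J$ is a product of full matrix algebras, and $\sigma$ permutes the factors. A pair of interchanged factors contributes $\mathfrak{gl}_m$ to the skew elements. On a preserved factor $\sigma$ is, by the Skolem–Noether theorem, the adjoint for a symmetric or skew form, and it contributes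 $\mathfrak{so}_m$ or $\mathfrak{sp}_{2m}$. If $\mathfrak g=\mathcal A$, all factors contribute $\mathfrak{gl}_m$. A simple $\mathfrak g$ is thus a single nonzero such algebra. Since $\mathfrak{gl}_m$ has nonzero center, $\mathfrak{so}_2$ is abelian and $\mathfrak{so}_4$ is not simple, only the listed ones remain.

**Step 3: the conditions to be refuted.** Suppose $D\subset\mathfrak g$ with $0\ne D\neq\mathfrak g$ satisfies (10) for the tensors (9). For subspaces, brackets denote linear spans. Put $\mathcal E=P_1[D,\mathfrak g]$. As $P_1[\mathfrak g,\mathfrak g]=\mathfrak k_1$, the three conditions (10) say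
$$\text{(a) }P_2[D,\mathfrak g]\subset D,\qquad\text{(b) }[\mathcal E,\mathfrak g]\subset D,\qquad\text{(c) }[\mathfrak k_1,D]\subset D .$$

**Step 4: $D$ is large.** By (a), $[D,\mathfrak g]\subset\mathcal E+D$; by (b), $[\mathcal E,\mathfrak g]\subset D$. So $D+\mathcal E$ is a nonzero ideal, hence $\mathfrak g=D+\mathcal E$. Then (c) and (b) give $[\mathfrak k_1,\mathfrak g]=[\mathfrak k_1,D]+[\mathfrak k_1,\mathcal E]\subset D$.

**Step 5: the centralizer $C$ of $D$ is zero.** For $c\in C$, $[c,\mathfrak g]=[c,D]+[c,\mathcal E]=[c,\mathcal E]\subset D$ by (b), so $(\mathrm{ad}\,c)^2=0$. For every $y\in\mathfrak g$,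
$$0=\mathrm{ad}\,[c,[c,y]]=(\mathrm{ad}\,c)^2\,\mathrm{ad}\,y-2\,\mathrm{ad}\,c\;\mathrm{ad}\,y\;\mathrm{ad}\,c+\mathrm{ad}\,y\,(\mathrm{ad}\,c)^2=-2\,\mathrm{ad}\,c\;\mathrm{ad}\,y\;\mathrm{ad}\,c .$$
Hence $(\mathrm{ad}\,c\;\mathrm{ad}\,y)^2=0$, so the Killing form satisfies $\mathrm{tr}(\mathrm{ad}\,c\,\mathrm{ad}\,y)=0$ for all $y$. The Killing form of a simple algebra is nondegenerate, so $c=0$.

**Step 6: $\mathfrak k_2\subset D$.** Let $z$ be orthogonal to $[D,\mathfrak g]$ for the Killing form $\langle\cdot,\cdot\rangle$. Then $0=\langle z,[d,y]\rangle=\langle[z,d],y\rangle$ for all $d\in D$, $y\in\mathfrak g$, so $z\in C=0$. Hence $[D,\mathfrak g]=\mathfrak g$, and (a) gives $\mathfrak k_2=P_2\mathfrak g\subset D$.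

**Step 7: $D$ is an ideal.** By Steps 4 and 6, $[\mathfrak k_2,D]\subset[\mathfrak k_2,\mathfrak k_1]+[\mathfrak k_2,\mathfrak k_2]\subset[\mathfrak k_1,\mathfrak g]+\mathfrak k_2\subset D$. With (c), $[\mathfrak g,D]\subset D$. So $D$ is an ideal with $0\neq D\ne\mathfrak g$, contradicting simplicity.

So no such $D$ exists at any point, and by Lemma 1 the system is irreducible. This proves Theorem 2. $\blacksquare$

## 10. Three components from $\mathfrak{sl}_2=\mathfrak{sp}_2$

To see Theorem 2 in coordinates, take $\mathfrak g=\mathfrak{sl}_2$, $\mathfrak k_1$ the lower triangular and $\mathfrak k_2$ the strictly upper triangular matrices.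

**Step 1: coordinates.** Let $g\in SL_2$ have columns $\psi=e^\theta(r,1)^{\mathsf T}$ and $\varphi=\lambda(p,1)^{\mathsf T}$, and let $s=p-r$. Then $\det g=1$ gives $\lambda=-e^{-\theta}/s$. Since $(1,0)^{\mathsf T}=-\frac{e^{-\theta}}s\psi-e^\theta\varphi$,
$$\psi_x=\theta_x\psi+e^\theta r_x(1,0)^{\mathsf T}=\Big(\theta_x-\frac{r_x}s\Big)\psi-e^{2\theta}r_x\varphi,\qquad \varphi_x=\frac{\lambda_x}{\lambda}\varphi+\lambda p_x(1,0)^{\mathsf T}.$$
The coefficients are the entries of $\omega$, and halving the lower triangular part gives $A$: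
$$\omega=\begin{pmatrix}2\alpha&\beta\\2\gamma&-2\alpha\end{pmatrix},\quad A=\begin{pmatrix}\alpha&\beta\\\gamma&-\alpha\end{pmatrix},\quad 2\alpha=\theta_x-\tfrac{r_x}s,\quad \beta=\tfrac{e^{-2\theta}p_x}{s^2},\quad 2\gamma=-e^{2\theta}r_x .$$

**Step 2: the entries of $\eta$ for $\partial_t=4\partial_{t_3}$.** Let $h=E_{11}-E_{22}$. Then
$$[xh+yE_{12}+zE_{21},\,ih+jE_{12}+kE_{21}]=(yk-zj)h+2(xj-yi)E_{12}+2(zi-xk)E_{21}.$$
It follows that $\mathcal DA=ih+jE_{12}+kE_{21}$ with $i=\alpha_x-\beta\gamma$, $j=\beta_x+2\alpha\beta$, $k=\gamma_x$. Further, $[\omega,\mathcal DA]$ has coefficients $\beta k-2\gamma j$, $4\alpha j-2\beta i$, $4\gamma i-4\alpha k$, and $[A,\mathcal DA]$ has coefficients $\beta k-\gamma j$, $2(\alpha j-\beta i)$, $2(\gamma i-\alpha k)$. Also $A^3=(\alpha^2+\beta\gamma)A$. The entries $\eta_{11},\eta_{21}$ come from $2\mathcal D^2A-2[A,\mathcal DA]-4A^3$ and $\eta_{12}$ from $\mathcal D^2A-2[A,\mathcal DA]-2A^3$: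
$$\begin{aligned}\eta_{11}&=2i_x-2\gamma j-4\alpha(\alpha^2+\beta\gamma)=2\alpha_{xx}-4\gamma\beta_x-2\beta\gamma_x-8\alpha\beta\gamma-4\alpha^3,\\ \eta_{12}&=j_x+2\beta i-2\beta(\alpha^2+\beta\gamma)=\beta_{xx}+4\beta\alpha_x+2\alpha\beta_x-2\alpha^2\beta-4\beta^2\gamma,\\ \eta_{21}&=2k_x+4\gamma i-4\alpha k-4\gamma(\alpha^2+\beta\gamma)=2\gamma_{xx}-4\alpha\gamma_x+4\gamma\alpha_x-4\alpha^2\gamma-8\beta\gamma^2 .\end{aligned}$$
The formulas of Step 1 with $t$ in place of $x$ give $r_t=-e^{-2\theta}\eta_{21}$, $p_t=s^2e^{2\theta}\eta_{12}$, $\theta_t=\eta_{11}+r_t/s$.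

**Step 3: substitution.** Put $w=p_x/s$, $\rho=r_x/s$ and $\nu=\theta_x+s_x/s=2\alpha+w$. Then
$$\beta_x=e^{-2\theta}s^{-2}(p_{xx}-2\nu p_x),\qquad\beta_{xx}=e^{-2\theta}s^{-2}(p_{xxx}-4\nu p_{xx}-2\nu_xp_x+4\nu^2p_x),\qquad\beta\gamma=-\tfrac12w\rho .$$
So
$$p_t=p_{xxx}-4\nu p_{xx}-2\nu_xp_x+4\nu^2p_x+4\alpha_xp_x+2\alpha(p_{xx}-2\nu p_x)-2\alpha^2p_x+2w\rho p_x .$$
Here $-2\nu_xp_x+4\alpha_xp_x=-2w_xp_x=-2wp_{xx}+2w(w-\rho)p_x$. The coefficient of $p_{xx}$ is $-6(\alpha+w)$, and the remaining coefficient of $p_x$ is $2w(w-\rho)+4\nu^2-4\alpha\nu-2\alpha^2+2w\rho=6(\alpha+w)^2$. With $\kappa=2\alpha+2w$,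
$$p_t=p_{xxx}-3\kappa p_{xx}+\tfrac32\kappa^2p_x,\qquad \kappa=\theta_x+\tfrac{2p_x-r_x}{s}.$$
Next,
$$\begin{aligned}r_t={}&r_{xxx}+4\theta_xr_{xx}+2\theta_{xx}r_x+4\theta_x^2r_x-(\theta_x-\rho)(r_{xx}+2\theta_xr_x)\\&+(\theta_{xx}-\rho_x)r_x-\tfrac12(\theta_x-\rho)^2r_x+2w\rho r_x .\end{aligned}$$
Since $\rho_x=\frac{r_{xx}}s-\rho(w-\rho)$, collecting terms gives
$$r_t=r_{xxx}+3(\theta_xr_x)_x+\tfrac32\theta_x^2r_x+\tfrac3s\theta_xr_x^2+\tfrac{3}{s^2}\big(p_xr_x^2-\tfrac12r_x^3\big).$$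
Finally,
$$\eta_{11}=\theta_{xxx}-\rho_{xx}+\tfrac{2r_x}{s^2}(p_{xx}-2\nu p_x)+\tfrac{p_x}{s^2}(r_{xx}+2\theta_xr_x)+2(\theta_x-\rho)w\rho-\tfrac12(\theta_x-\rho)^3,$$
where $\rho_{xx}=\frac{r_{xxx}}s-\frac{2r_{xx}s_x+r_xs_{xx}}{s^2}+\frac{2r_xs_x^2}{s^3}$. Adding $r_t/s$, the terms $r_{xxx}/s$ cancel, the terms $\theta_xw\rho$ have total coefficient $-4+2+2=0$, and the pure cubic terms are
$$-2\rho(w-\rho)^2-4(w-\rho)w\rho-2w\rho^2+\tfrac12\rho^3+3w\rho^2-\tfrac32\rho^3=-6w^2\rho+9w\rho^2-3\rho^3 .$$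
The result is
$$\begin{aligned}\theta_t={}&\theta_{xxx}+\tfrac3s(\theta_xr_x)_x+\tfrac3{s^2}(p_xr_{xx}+r_xp_{xx}-r_xr_{xx})-\tfrac12\theta_x^3+\tfrac3s\theta_x^2r_x+\tfrac{3}{2s^2}\theta_xr_x^2\\&-\tfrac{1}{s^3}(6p_x^2r_x-9p_xr_x^2+3r_x^3).\end{aligned}$$

**Step 4: both tensors are visible.** Reading off, $\Gamma^p_{\theta p}=-1$, $\Gamma^p_{p\theta}=0$ and $\Gamma^\theta_{rp}=s^{-2}$, so $T^p_{\theta p}=-1$. In
$$R^\theta_{p\theta r}=\partial_\theta\Gamma^\theta_{rp}-\partial_r\Gamma^\theta_{\theta p}+\Gamma^\theta_{\theta m}\Gamma^m_{rp}-\Gamma^\theta_{rm}\Gamma^m_{\theta p}$$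
the symbol $\Gamma^\theta_{rp}=s^{-2}$ does not depend on $\theta$, and $\Gamma^\theta_{\theta p}=\Gamma^\theta_{\theta\theta}=\Gamma^r_{rp}=\Gamma^r_{\theta p}=0$. So only $m=p$ in the last term survives, and $R^\theta_{p\theta r}=-\Gamma^\theta_{rp}\Gamma^p_{\theta p}=s^{-2}\ne0$, in agreement with (9), by which neither tensor vanishes. By Theorem 2 this three-component system is integrable and irreducible.
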